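# Uniform and nilpotent ideal chains for right Noetherian semigroup algebras of finite Gelfand-Kirillov dimension

## 1. The theorem and the words in it

Throughout, $K$ is a field, $S$ is a semigroup, $K[S]$ is its semigroup algebra and $\mathrm{GK}$ is Gelfand-Kirillov dimension.

**Theorem 1.** If $K[S]$ is right Noetherian and $\mathrm{GK}(K[S])<\infty$, then $S$ has a finite ideal chain whose factors are uniform or nilpotent.

This will follow from a sharper statement, which uses the growth hypothesis only in the following form.

**(PG)** For every finite $\Phi\subseteq S$ the number $\bigl|\bigcup_{i=1}^{n}\Phi^i\bigr|$ is bounded by a polynomial in $n$.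

The polynomial may depend on $\Phi$, and no common bound on the degrees is asked for.

**Theorem 2.** Let $K[S]$ be right Noetherian and let $S$ satisfy (PG). Then every finite ideal chain of $S$ can be refined to a finite ideal chain with uniform or nilpotent factors. Moreover, each non-nilpotent factor $T$ can be taken uniform with a completely 0-simple closure $M$ such that:

1. $M$ has finitely many nonzero $\mathcal R$-classes.
2. The maximal subgroups $H\neq\{0\}$ of $M$ are finitely generated nilpotent-by-finite, and $H$ is the group of right and of left quotients of $T\cap H$.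
3. For each such $H$ there are a normal subgroup $F$ of finite index in $H$ and $t\in T\cap H$ with $[F,F]\,t\subseteq T\cap H$.

*Theorem 2 implies Theorem 1.* Recall that $\mathrm{GK}(R)=\sup_V\limsup_n \log\dim(V+V^2+\dots+V^n)/\log n$, over finite-dimensional subspaces $V$. For $V=\mathrm{span}\,\Phi$ the space $V+\dots+V^n$ is spanned by $\bigcup_{i\le n}\Phi^i$, and distinct elements of $S$ are linearly independent. So $\mathrm{GK}(K[S])<\infty$ implies (PG). Now refine the one-term chain $S_1=S$.

Here are the words. An **ideal** of $S$ is a nonempty $I\subseteq S$ with $SI\subseteq I$ and $IS\subseteq I$. The Rees factor $S/I$ collapses $I$ to one element, which becomes a zero, and leaves the rest alone. For the monoid $\{1,t,t^2,\dots\}$ and $I=\{t^2,t^3,\dots\}$, the factor is $\{1,t,\theta\}$ with $t^2=\theta$.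

**Definition (ideal chain).** An ideal chain of $S$ is a chain $S_1\subseteq S_2\subseteq\dots\subseteq S_n=S$ of ideals of $S$. Its factors are $S_1$ and the Rees factors $S_i/S_{i-1}$, $2\le i\le n$.

**Definition (nilpotent).** A semigroup $N$ with zero $\theta$ is nilpotent if $N^k=\{\theta\}$ for some $k\ge1$. For instance $\{t,\theta\}$ with $t^2=\theta$ is nilpotent, and so is a one-element semigroup.

Recall Green's relations: $a\,\mathcal R\,b$ if $aM^1=bM^1$, $a\,\mathcal L\,b$ if $M^1a=M^1b$, and $\mathcal H=\mathcal R\cap\mathcal L$. By Rees' theorem the completely 0-simple semigroups are, up to isomorphism, the Rees matrix semigroups $\mathcal M^0(G;X,Y;P)$. Here $G$ is a group, $X,Y$ are sets and $P=(p_{\omega x})_{\omega\in Y,x\in X}$ has entries in $G\cup\{0\}$ with a nonzero entry in each row and each column. The elements are $0$ and the triples $(x,g,\omega)$, and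
$$(x,g,\omega)(y,h,\mu)=(x,\,g\,p_{\omega y}h,\,\mu)\quad\text{or }0\text{ if }p_{\omega y}=0 .$$
The nonzero $\mathcal R$-classes are indexed by $X$. The nonzero $\mathcal H$-classes are the sets $\{(x,g,\omega):g\in G\}$, and such a class is a group exactly when $p_{\omega x}\ne0$.

**Definition (uniform; Jespers and Okniński).** A semigroup $T$ is uniform if it is a subsemigroup of a completely 0-simple semigroup $M$ (its completely 0-simple closure) such that

(a) $T$ intersects every nonzero $\mathcal H$-class of $M$;

(b) every nonzero $\mathcal H$-class $H$ of $M$ that is a group is generated, as a group, by $T\cap H$.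

*Examples.* A group $G$ is uniform, with closure $G\cup\{0\}$. The monoid $\{1,t,t^2,\dots\}$ is uniform: its closure is the infinite cyclic group $\langle t\rangle$ with a zero. Next let $e_{ij}$ ($i,j\in\{1,2\}$) be matrix units and put $U_0=\{t^ne_{ij}:n\ge0\}\cup\{0\}$. It lies in $\{t^ne_{ij}:n\in\mathbb Z\}\cup\{0\}$, which is the Rees matrix semigroup over $\langle t\rangle$ with $P$ the $2\times2$ identity matrix. The $\mathcal H$-classes are the four sets $\{t^ne_{ij}:n\in\mathbb Z\}$, all of which meet $U_0$. The group classes are those with $i=j$, and they are generated by their elements with $n\ge0$. So $U_0$ is uniform. Its upper triangular part does not satisfy (a) in this $M$, because it misses the class of $e_{21}$.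

A uniform semigroup is thus a completely 0-simple semigroup with part of each $\mathcal H$-class removed, but not so much that the groups are forgotten.

## 2. Finite semigroups, a line, and a line with one point doubled

**Finite $S$.** Here $K[S]$ is finite-dimensional and every hypothesis holds. Start a chain at the minimal ideal $S_1$ of $S$ and insert ideals until none fits strictly between consecutive terms. The minimal ideal is simple and finite, hence completely simple. Adjoining a zero gives a completely 0-simple $M$ of which $S_1$ contains every nonzero element, so $S_1$ is uniform. For $i\ge2$ the factor $S_i/S_{i-1}$ is a 0-minimal ideal of $S/S_{i-1}$. By the textbook dichotomy it has zero multiplication, and then it is nilpotent, or it is 0-simple. In the latter case it is finite, hence completely 0-simple and uniform with itself as closure. So the theorem holds for finite $S$, by minimality.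

**The line.** For $S=\{1,t,t^2,\dots\}$ the same approach breaks down. There is no minimal ideal, the ideals $t^nS$ have nothing between consecutive members, and the factor $t^nS/t^{n+1}S=\{t^n,\theta\}$ is nilpotent for every $n\ge1$. Cutting as finely as possible gives infinitely many factors, although $S$ itself is uniform. So one must know when to stop cutting: a uniform factor is a large piece, and it has to be built, not found by minimality.

**The doubled line.** Let $W=\{1,t,t',t^2,t^3,\dots\}$ be the free commutative monoid on $t,t'$ modulo the congruence identifying all words of equal length $\ge2$. Thus $tt=tt'=t't'=t^2$. The algebra $K[W]$ is commutative and finitely generated, hence Noetherian, and (PG) holds with linear bounds. The semigroup $W$ is not nilpotent. It is not uniform either. Suppose $W\subseteq M$ with $M$ completely 0-simple. Then $W\subseteq eMe$, where $e\in M$ is the idempotent $1\in W$, and $e\ne0$ since $W$ has more than one element. So $eMe$ is a group with zero, where $tt=tt'=t't'$ forces $t=t'$: cancel if $t\neq0$, and if $t=0$ then $t'^2=0$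 and $t'=0$. A chain that works is
$$\{t^2,t^3,\dots\}\subset\{t,t',t^2,\dots\}\subset W ,$$
with factors uniform (in $\langle t\rangle\cup\{0\}$), nilpotent, and a trivial group with zero (uniform). The uniform ideal appears only after passing below the level where $t\ne t'$ is visible. We shall follow $W$ through the proof.

## 3. Facts taken from the literature

We use the following standard facts.

- Levitzki's theorem: the prime radical of a right Noetherian ring is nilpotent.
- Goldie's theorem: a semiprime right Noetherian ring has a semisimple Artinian classical right quotient ring.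
- Ore's theorem: a cancellative semigroup $C$ with $aC\cap bC\ne\emptyset$ for all $a,b\in C$ ("right Ore") has a group of right quotients $G=CC^{-1}$. The left version is dual, and if $C$ is right and left Ore then $G=CC^{-1}=C^{-1}C$.
- Ramsey's theorem for pairs, and Fekete's lemma: if $f(m+n)\ge f(m)+f(n)$ and $\sup f(n)/n<\infty$, then $f(n)/n\to\sup f(n)/n$.
- Finitely generated (f.g.) nilpotent groups have torsion-free normal subgroups of finite index, their subgroups are f.g., and Hirsch length is additive on extensions.

One published theorem is used as a black box. Grigorchuk (Mat. Zametki 43 (1988), 305–319): *a f.g. cancellative semigroup of polynomial growth has a group of quotients, and this group is nilpotent-by-finite.*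

## 4. One ideal at a time

*Purpose of this section: to replace "find a finite chain" by "find one good ideal inside a given ideal".* The ascending chain condition (acc) then assembles the chain.

**Definition (class $\mathcal K$).** $\mathcal K$ is the class of monoids $S$ with zero $\theta\ne1$ such that $A=K_0[S]=K[S]/K\theta$ is right Noetherian and (PG) holds.

If $S\in\mathcal K$ and $I\ne S$ is an ideal, then $1\notin I$, $K_0[S/I]$ is a factor ring of $K_0[S]$, and (PG) passes to images. So $S/I\in\mathcal K$.

**Two chain conditions.** Let $S\in\mathcal K$. The map $R\mapsto K_0[R]$ from right ideals of $S$ to right ideals of $A$ is injective and order preserving, so $S$ has acc on right ideals. Now let $Z$ be a right ideal of $S$. A *right congruence* on $Z$ is an equivalence relation $\kappa$ with $(a,b)\in\kappa\Rightarrow(as,bs)\in\kappa$ for $s\in S$. Send $\kappa$ to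
$$\mathrm{span}\{a-b:(a,b)\in\kappa\}\subseteq K_0[Z].$$
This is a submodule of the Noetherian module $A_A$, and it is the kernel of $K_0[Z]\to K_0[Z/\kappa]$. Hence $(a,b)\in\kappa$ if and only if $a-b$ lies in it. So this order-preserving map is injective, $Z$ has acc on right congruences, and right congruences on $Z$ are finitely generated.

**Definition (0-uniform).** A semigroup $T$ with zero $\theta$ is 0-uniform if it embeds in a completely 0-simple $M$ with $\theta\mapsto0_M$ such that (a) and (b) hold.

**Proposition 3.** Let $S\in\mathcal K$ and let $J_0\ne\{\theta\}$ be an ideal of $S$. Then $J_0$ contains an ideal $T\neq\{\theta\}$ of $S$ that is nilpotent, or 0-uniform with a closure satisfying 1–3 of Theorem 2.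

**Proposition 3 implies Theorem 2.** If $|S|=1$, then $S$ is nilpotent and there is nothing to prove. Otherwise let $S_*$ be $S$ with an identity adjoined if it has none and a zero $\theta$ adjoined if it has none. Then $1\neq\theta$.

The algebra $K[S_*]$ is right Noetherian. Indeed, if $S$ has no identity, the right $K[S^1]$-submodules of $K[S]$ are right ideals of $K[S]$, so $K[S]$ is a Noetherian right $K[S^1]$-module, and $K[S^1]/K[S]\cong K$. If a zero is adjoined, $K\theta$ is an ideal that is a simple module, and the factor ring is the previous algebra. Also (PG) passes to $S_*$: adjoining $1,\theta$ to a finite set adds at most these two elements to the set of products of length at most $n$. So $S_*\in\mathcal K$.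

Put $S^\circ=S\cup\{\theta\}$, an ideal of $S_*$. Let $I$ run over the ideals of $S_*$ inside $S^\circ$. If $S$ has a zero, these are exactly the ideals of $S$. If not, the nonempty sets $I\setminus\{\theta\}$ are exactly the ideals of $S$.

Let $I\subsetneq I'\subseteq S^\circ$ be ideals of $S_*$. Then $1\notin I$, so $S_*/I\in\mathcal K$, and Proposition 3 for the ideal $I'/I$ of $S_*/I$ gives an ideal $I_1$ of $S_*$ with $I\subsetneq I_1\subseteq I'$ and $I_1/I$ nilpotent or 0-uniform as described. Repeat with $I_1$ in place of $I$. By acc we reach $I'$ in finitely many steps. Hence every chain $\{\theta\}\subseteq I_1\subseteq\dots\subseteq I_n=S^\circ$ has a refinement with nilpotent or 0-uniform factors. (A repeated term gives a one-element factor, which is nilpotent.)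

If $S$ has a zero we are done, since the bottom term $\{\theta\}$ is nilpotent. If not, delete $\theta$ from all terms and drop the empty set. Rees factors other than the lowest do not change. The lowest nonzero ideal $I$ is not nilpotent, because $I\setminus\{\theta\}$ is closed under products. So $I$ is 0-uniform, and then $I\setminus\{\theta\}$ is uniform with the same closure. $\square$

**Standing assumptions from here to the end.** $S\in\mathcal K$, $A=K_0[S]$, $J_0\ne\{\theta\}$ is an ideal of $S$, and **$J_0$ contains no nonzero nilpotent ideal of $S$** (otherwise Proposition 3 holds at once). "Nonzero" means $\neq\theta$. We must find a nonzero 0-uniform ideal in $J_0$.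

## 5. Length in the Goldie quotient ring

*Purpose: to find an ideal where products behave like products of matrices of one fixed rank.*

Let $N$ be the prime radical of $A$; it is nilpotent. Let $Q$ be the semisimple Artinian classical right quotient ring of $A/N$, and write $s\mapsto\bar s$ for $S\to A/N\subseteq Q$.

**The tempting plan, and where it stops.** When $Q=M_n(\Delta)$ with $\Delta$ a division ring, the matrices of a fixed rank $m$, with products of smaller rank replaced by $0$, form a completely 0-simple semigroup. So it is natural to take elements of least rank in $J_0$ and embed them through $s\mapsto\bar s$. The plan stops because $s\mapsto\bar s$ need not be injective. Let $K$ have characteristic $p$ and let $S$ be a cyclic group $\langle x\rangle$ of order $p$ with a zero. Then $A=K[x]/(x-1)^p$, $N=(x-1)A$ and $Q=K$, so $\bar s=1$ for every nonzero $s$. The group we want as $H$ has vanished. The same happens for $W\cup\{\theta\}$. The map $K[W]\to K[t]$, $t,t'\mapsto t$, has kernel $K(t-t')$ with $(t-t')^2=0$, so $N=K(t-t')$, $Q=K(t)$ and $\bar t=\bar t'$.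

What does survive in $Q$ is length, which tells us when a product is zero. We keep only that, and build the group from $S$ itself.

**Definition of $J_1$.** The set $\{s\in J_0:\bar s=0\}$ is an ideal of $S$ contained in the nilpotent ideal $N$. Hence it is a nilpotent ideal of $S$, and so it equals $\{\theta\}$. For $q\in Q$ let $\ell(q)$ be the length of the right module $qQ$. Since $pqQ\subseteq pQ$, and $pqQ$ is an image of $qQ$, we have $\ell(pq)\le\min(\ell(p),\ell(q))$. Let $m$ be the minimum of $\ell(\bar s)$ over nonzero $s\in J_0$. By the first remark, $m\ge1$. Put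
$$J_1=\{s\in J_0:\ s=\theta\ \text{or}\ \ell(\bar s)=m\}.$$
This is a nonzero ideal: a nonzero product with a factor in $J_1$ lies in $J_0$ and has length at most $m$, hence exactly $m$.

**(5.1)** *If $b\in J_1$, $s,w\in S$, $sb\ne\theta$ and $bw\neq\theta$, then $\bar b\bar wQ=\bar bQ$ and $sbw\ne\theta$.*

Indeed $\bar b\bar wQ\subseteq\bar bQ$ and both have length $m$, so they are equal. Hence $\bar s\bar b\bar wQ=\bar s\bar bQ$, which is nonzero because $sb$ is a nonzero element of $J_1$.

## 6. Rows

*Purpose: to find the row index set $X$ of the future matrix semigroup, and to let $S$ act on $X\cup\{0\}$.* In $U_0$ two nonzero elements lie in the same row exactly when they have a nonzero common right multiple. We take this as the definition, after restricting to elements for which it is an equivalence.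

**Step 1: good elements.** Call a nonzero $b\in J_1$ *good* if $xS\cap yS\ne\{\theta\}$ for all nonzero $x,y\in bS$. To see what this excludes, adjoin an identity to $U_0$ to get $U$. Then $K_0[U]\cong K\times M_2(K[t])$, so $N=0$, $Q=K\times M_2(K(t))$, $\ell(\bar1)=3$, and $\ell(\overline{t^ne_{ij}})=1$. Here $1$ has the nonzero multiples $e_{11},e_{22}$ with $e_{11}U\cap e_{22}U=\{0\}$. All $t^ne_{ij}$ are good, since nonzero elements of $t^ne_{ij}U$ lie in row $i$, and two such elements $t^ae_{ij},t^be_{ik}$ have the common multiple $t^{a+b}e_{i1}$.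

*Good elements exist.* Otherwise start with a nonzero $x_0\in J_1$ and choose successively nonzero $x_k,y_k\in x_{k-1}S$ with $x_kS\cap y_kS=\{\theta\}$. For $j<k$ we have $\theta\ne y_k\in x_{k-1}S\subseteq x_jS$, so $y_k\notin y_jS$. Thus the right ideals $\bigcup_{j\le k}y_jS$ are strictly ascending, a contradiction.

Let $J_2$ consist of $\theta$ and the good elements. *It is an ideal.* If $b$ is good, then $bs$ is good or $\theta$, since $bsS\subseteq bS$. If $b$ is good, $sb\ne\theta$, and $sbp,sbq$ are nonzero, then $bp,bq$ are nonzero, so $bpu=bqv\neq\theta$ for some $u,v$, and $sbpu=sbqv\ne\theta$ by (5.1).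

**Step 2: the row relation.** For nonzero $a,b\in J_2$ let $a\approx b$ mean $aS\cap bS\ne\{\theta\}$. The purpose of this step is to check four properties.

- It is an equivalence. For transitivity let $as=bt\neq\theta$ and $bu=cv\ne\theta$. As $b$ is good, $btp=buq\neq\theta$ for some $p,q$, so $asp=cvq\ne\theta$.
- There are finitely many classes. Given $b_1,b_2,\dots$, acc on the right ideals $\bigcup_{i\le k}b_iS$ gives $b_k\in b_iS$ for some $i<k$, so $b_k\approx b_i$.
- $as\approx a$ whenever $as\ne\theta$, because $as\in aS\cap asS$.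
- If $a\approx b$ and $sa\ne\theta$, then $sb\neq\theta$ and $sa\approx sb$. Indeed, let $ap=bq\ne\theta$. By (5.1), $sap\neq\theta$, and $sbq=sap$.

**Step 3: the ideal $J$ and the set $X$.** Among nonzero ideals of $S$ contained in $J_2$ choose $J$ meeting the least number of classes. Let $X$ be the finite set of classes that $J$ meets, and $J_x=J\cap x$ for $x\in X$. So $J\setminus\{\theta\}$ is the disjoint union of the $J_x$. By the choice of $J$, *every nonzero ideal $I\subseteq J$ of $S$ meets every $x\in X$*.

By the last two properties, each $J_x\cup\{\theta\}$ is a right ideal of $S$. For $s\in S$, $x\in X$ there are two possibilities. Either $sJ_x=\{\theta\}$, and we write $sx=0$; or $sa\ne\theta$ for *all* $a\in J_x$ and all these $sa$ lie in one class, which we call $sx\in X$. With $s0=0$ we have $(st)x=s(tx)$: evaluate on an element of $J_x$.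

**(6.1)** *Finitely many elements of $J_x$ have a common nonzero right multiple, and it lies in $J_x$.* If $c\in J_x$ is a common nonzero right multiple of some of them and $a$ is another one, then $c\approx a$, so $cp=aq\ne\theta$ for some $p,q$.

**(6.2)** *If $a,b\in J$ are nonzero, then $aSb\ne\{\theta\}$.* Suppose $aSb=\{\theta\}$ and put $B=SbS$, a nonzero ideal inside $J$ with $aSB=\{\theta\}$. Since $B$ meets every $x\in X$, each $as$ kills an element of each $J_x$, so $(as)x=0$ for all $s\in S$, $x\in X$. That is, $aSJ=\{\theta\}$. Then $(SaS)^2\subseteq S(aSJ)S=\{\theta\}$, so $SaS$ is a nonzero nilpotent ideal in $J_0$, a contradiction.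

Two consequences. First, *for a nonzero ideal $I\subseteq J$ and nonzero $a,b\in I$ we have $aIb\ne\{\theta\}$*: take $s$ with $asa\ne\theta$, then $t$ with $asatb\neq\theta$, and note $sat\in I$. This holds in particular for $I=J$. Second, *products of nonzero ideals inside $J$ are nonzero*. Here $BB'=\{bb':b\in B,\ b'\in B'\}$, which is an ideal, and if $bsb'\ne\theta$ then $bs\in B$.

**(6.3)** *For $x,y\in X$ there is $s\in J$ with $sx=y$.* Take $a\in J_y$, $b\in J_x$, $j\in J$ with $ajb\ne\theta$, and $s=aj\in J$. Then $sb=ajb\approx a$.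

**(6.4)** *If $a\in J$ is nonzero, then $ay\ne0$ for some $y\in X$. If $a\in J_x$ and $ay\neq0$, then $ay=x$. If $s\in J$ and $sx=x$, then $s\in J_x$.* For the first claim take $j\in J$ with $aja\neq\theta$; then $ja\in J_y$ for some $y$, and $ay\ne0$. For the second, if $b\in J_y$ and $ab\ne\theta$, then $ab\approx a$. For the third, $s\in J_{x'}$ for some $x'$, and $sx\ne0$ gives $sx=x'$ by the second, so $x'=x$.

In $U$ with $J_0=U$ we get $J=U_0$, $X=\{\text{row }1,\text{row }2\}$, and $t^ne_{ij}$ sends row $j$ to row $i$ and the other row to $0$. In $W\cup\{\theta\}$ any two nonzero elements $a,b$ have the common nonzero multiple $ab$, so $X$ is a single point and we may take $J=W\cup\{\theta\}$.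

## 7. The congruence $\tau$

*Purpose: to find the obstruction to cancellation on the right, and to show that modulo this obstruction left multiplications are injective.*

If $T$ is uniform and $av=bv\neq\theta$ in $T$ with $a,b$ in the same $\mathcal H$-class of $M$, then $a=b$. In $W$ this fails: $tt=t't$. We collect such coincidences.

**Definition of $\tau$.** For $a,b\in J$ let $a\,\tau\,b$ if for every $y\in X$ there is $v\in J_y$ with $av=bv$.

In $W\cup\{\theta\}$ we have $t\,\tau\,t'$, and no other distinct elements are related, since $av=bv\ne\theta$ forces $a$ and $b$ to have equal word length.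

**(7.1)** *$\tau$ is an equivalence relation compatible with left and right multiplication by $S$. If $a\,\tau\,b$, then $ay=0\iff by=0$ for $y\in X$; if moreover $a\ne\theta$, then $b\ne\theta$ and $a\approx b$.*

Transitivity: if $av=bv$ and $bv'=cv'$ with $v,v'\in J_y$, take $vp=v'q\in J_y$ by (6.1). Then $avp=bvp=bv'q=cv'q=cvp$. Reflexivity, symmetry and left compatibility are clear. Right compatibility: let $a\,\tau\,b$, $d\in S$, $y\in X$. If $dy=0$, any $v\in J_y$ gives $adv=\theta=bdv$. If $dy\ne0$, take $v'\in J_{dy}$ with $av'=bv'$ and any $v\in J_y$. As $dv,v'\in J_{dy}$, we have $dvp=v'q\ne\theta$ for some $p,q$. Then $vp\in J_y$ and $ad(vp)=av'q=bv'q=bd(vp)$.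

If $av=bv$ with $v\in J_y$, then $ay=0\iff av=\theta\iff bv=\theta\iff by=0$. If $a\ne\theta$, choose $y$ with $ay\neq0$ by (6.4) and $v\in J_y$ with $av=bv$. This element is nonzero, so $b\neq\theta$ and $a\approx b$.

In particular the $\tau$-class of $\theta$ is $\{\theta\}$. Write $\hat J=J/\tau$, $\hat J_x=J_x/\tau$, and $\hat a$ for the class of $a$.

**(7.2)** *If $a,b\in J$ and for each $y\in X$ there is $v\in J_y$ with $av\,\tau\,bv$, then $a\,\tau\,b$.* Choose $y'$ with $vy'\neq0$ by (6.4), and $w\in J_{y'}$ with $avw=bvw$. Then $vw\neq\theta$, so $vw\in J_y$.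

The next two facts are the point of $\tau$: the first says that two multiplications agreeing at one place agree everywhere, the second that multiplications are injective.

**(7.3)** *Let $sx\ne0\neq s'x$ and $sj\,\tau\,s'j$ for some $j\in J_x$. Then $sw\,\tau\,s'w$ for all $w\in J_x$.* Let $y\in X$. If $wy=0$, any $v\in J_y$ gives $swv=\theta=s'wv$. If $wy\ne0$, take $v\in J_y$. Then $wv\in J_x$, so $wvp=jq\neq\theta$ for some $p,q$, whence $vp\in J_y$ and $swvp=sjq\,\tau\,s'jq=s'wvp$. Apply (7.2) to $sw,s'w$.

**(7.4)** *If $a,b\in J_x$, $sx\neq0$ and $sa\,\tau\,sb$, then $a\,\tau\,b$.*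

*First we find a subact on which everything is injective.* For $u\in S$ with $ux\ne0$ let
$$\kappa_u=\{(a,b)\in(J_x\cup\{\theta\})^2:\ ua=ub\},$$
a right congruence on the right ideal $J_x\cup\{\theta\}$. By acc choose $u$ with $\kappa_u$ maximal. Take $t\in J$ with $t(ux)=x$ by (6.3). Then $(tu)x=x\ne0$ and $\kappa_{tu}\supseteq\kappa_u$, so equality holds, and replacing $u$ by $tu$ we may assume $ux=x$. Now if $tx\ne0$, then $(tu)x=tx\neq0$ and $\kappa_{tu}\supseteq\kappa_u$, so $\kappa_{tu}=\kappa_u$. This says that $tua=tub$ implies $ua=ub$. Hence *every $t\in S$ with $tx\neq0$ is injective on $L=u(J_x\cup\{\theta\})$*, a nonzero right ideal of $S$ inside $J_x\cup\{\theta\}$.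

*Now we push $a$ and $b$ into $L$.* Let $y\in X$. We have
$$ay=0\iff (sa)y=0\iff (sb)y=0\iff by=0 ,$$
the outer equivalences because $s$ kills no element of $J_x$, the middle one by (7.1). In that case any $v\in J_y$ gives $av=bv=\theta$. Otherwise take $v_0\in J_y$ with $sav_0=sbv_0$; here $av_0,bv_0\in J_x$. By (6.1), applied to $av_0$ and a nonzero element of $L$, there is $p$ with $\theta\ne av_0p\in L$. Then $sbv_0p=sav_0p\neq\theta$, so $bv_0p\in J_x$, and there is $q$ with $\theta\neq bv_0pq\in L$. Also $sav_0pq=sbv_0pq\ne\theta$, so $\theta\ne av_0pq\in L$. Injectivity of $s$ on $L$ gives $av_0pq=bv_0pq$, and $v_0pq\in J_y$. So $a\,\tau\,b$.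

## 8. The cancellative semigroup $C$ and its group $G$

*Purpose: to build, from left multiplications on one row modulo $\tau$, the group over which the matrix semigroup will be defined, and to show that it is f.g. and nilpotent-by-finite.*

Fix $o\in X$. For $s\in J$ with $so=o$ let $\lambda_s:\hat J_o\to\hat J_o$ be left multiplication by $s$, well defined by (7.1). Let $C$ be the set of all such $\lambda_s$. It is nonempty by (6.3), and $\lambda_s\lambda_t=\lambda_{st}$, so $C$ is a semigroup and an image of $\{s\in J:so=o\}$. Each $\lambda_s$ is injective by (7.4), and (7.3) says: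

**(8.1)** *If $c\hat\jmath=c'\hat\jmath$ for one $\hat\jmath\in\hat J_o$, then $c=c'$.*

Hence $C$ is cancellative: $ca=cb$ gives $a=b$ by injectivity of $c$, and $ac=bc$ gives $a=b$ by (8.1).

**Step 1: what the Noetherian condition leaves in $C$.** The aim is a chain condition that mentions only $C$.

**(WA)** *For every $e\in C$ and every sequence $(b_k)$ in $C$ there are $i<k$ with $b_ke\in b_iC$.*

Let $b_k=\lambda_{s_k}$ and $e=\lambda_r$, so $r\in J_o$ by (6.4). By acc on right ideals, $s_kr=s_irt$ for some $i<k$ and $t\in S$. Since $(s_kr)o=o$, we have $(rt)o\ne0$. So $rt\neq\theta$, hence $rt\in J_o$, and $(rt)o=o$ by (6.4). Thus $b_ke=b_i\lambda_{rt}\in b_iC$.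

**Step 2: $C$ is right Ore.** Apply (WA) to $b_k=a^kb$ and any $e$: from $a^kbe\in a^ibC$ we cancel $a^i$ and get $a^{k-i}be\in bC$ with $k-i\ge1$. So $aC\cap bC\neq\emptyset$. (Only cancellation and (WA) were used.)

**Step 3: $C$ is left Ore.** This is where (PG) enters for the first time. Suppose $Ca\cap Cb=\emptyset$. *We claim that $a,b$ generate a free semigroup.* Let two distinct nonempty words in $a,b$ have equal values. If neither is a suffix of the other, cancel the longest common suffix to get $u'a=w'b$ with $u',w'$ possibly empty words; left multiplication by $c\in C$ gives an element of $Ca\cap Cb$, a contradiction. Otherwise $u''w=w$ with nonempty words $u'',w$. Then $xu''w=xw$, so $xu''=x$ for all $x\in C$. If $u''=u'a$, then $cb=cbu'a\in Cb\cap Ca$ for any $c\in C$. If $u''=u'b$, then $ca=cau'b\in Ca\cap Cb$. Both are contradictions, and the claim holds. Preimages of $a,b$ in $\{s\in J:so=o\}$ then generate a free subsemigroup of rank 2 of $S$. It has $2^n$ products of length $n$, contradicting (PG).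

The argument and its dual prove:

**(8.2)** *A cancellative semigroup without free subsemigroups of rank 2 is left and right Ore.*

Let $G=CC^{-1}=C^{-1}C$ be the group of quotients.

**Step 4: localizing $C$-sets.** This lets $G$ act where only $C$ acts.

**(8.3)** *Let $Z_0$ be a left $C$-set on which every $c\in C$ acts injectively. Let $Z=G\otimes_CZ_0$ be the quotient of $G\times Z_0$ by the equivalence generated by $(gc,z)\sim(g,cz)$, a left $G$-set. Then $z\mapsto1\otimes z$ is an injective $C$-map, so we regard $Z_0\subseteq Z$, and every element of $Z$ is $c^{-1}z$ with $c\in C$, $z\in Z_0$.*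

It is a $C$-map since $1\otimes cz=c\otimes z$. Let $1\otimes z=1\otimes z'$. The finitely many group elements in a connecting chain lie in $c^{-1}C$ for one $c\in C$: write them as $c_i^{-1}a_i$ and take $c\in\bigcap_iCc_i$, nonempty by left Ore. The map $(c^{-1}a,w)\mapsto aw$ is constant along the chain, because $(gc',w)$ and $(g,c'w)$ with $cg\in C$ both go to $cgc'w$. At the ends it gives $cz=cz'$, so $z=z'$. Finally $c^{-1}a\otimes z=c^{-1}(1\otimes az)$.

Apply this to $Z_0=\hat J_o$ and put $\hat Z=G\otimes_C\hat J_o$.

**(8.4)** *$G$ acts freely on $\hat Z$.* If $g$ fixes $d^{-1}j$ with $d\in C$, $j\in\hat J_o$, then $dgd^{-1}$ fixes $j$. Write $dgd^{-1}=c^{-1}c'$. Then $cj=c'j$, so $c=c'$ by (8.1), and $g=1$.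

**Step 5: $G$ is finitely generated.** We turn subgroups of $G$ into right congruences.

**(8.5)** *$G$ has acc on subgroups, so it is f.g.* For a subgroup $H\le G$ define on $J_o\cup\{\theta\}$: $a\sim_Hb$ if $a=b=\theta$, or $a,b\in J_o$ and $\hat b\in H\hat a$ (in $\hat Z$). This is an equivalence relation. It is a right congruence: let $\hat b=h\hat a$ with $h=c^{-1}c'\in H$, $c=\lambda_s$, $c'=\lambda_{s'}$, and let $t\in S$. Then $sb\,\tau\,s'a$, so $sbt\,\tau\,s'at$. Hence
$$bt=\theta\iff sbt=\theta\iff s'at=\theta\iff at=\theta,$$
and if these are nonzero then $c\,\widehat{bt}=c'\,\widehat{at}$, that is, $\widehat{bt}=h\,\widehat{at}$. If $H\subsetneq H'$, pick $h=c'c^{-1}\in H'\setminus H$ and $\hat\jmath\in\hat J_o$. Then $c\hat\jmath$ and $c'\hat\jmath=h(c\hat\jmath)$ are classes of elements of $J_o$ that are $H'$-related; by freeness they are not $H$-related. So $H\mapsto{\sim_H}$ is strictly increasing, and acc on right congruences of $J_o\cup\{\theta\}$ finishes.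

**Step 6: $G$ is nilpotent-by-finite.**

**(8.6)** *$G$ is f.g. and nilpotent-by-finite.* Since $G=CC^{-1}$ is f.g., a finite subset of $C$ generates $G$ as a group. Let $C_1$ be the semigroup it generates. It is cancellative, and it has polynomial growth because (PG) applies to preimages in $S$. In particular it has no free subsemigroup of rank 2, so it is Ore by (8.2), and $C_1C_1^{-1}$ is a subgroup of $G$ containing the generators. So $C_1C_1^{-1}=G$, and Grigorchuk's theorem applies to $C_1$.

For $W\cup\{\theta\}$: $\hat J_o=\{\hat1,\hat t,\hat t^{\,2},\dots\}$, $C=\{\lambda_t^n:n\ge0\}$, and $G$ is infinite cyclic.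

## 9. Subsemigroups satisfying (WA) in nilpotent-by-finite groups

*Purpose: to show that (WA) forces $C$ to be large in $G$: it contains a translate of $[F,F]$ for some $F$ of finite index, and right ideals of $C$ absorb a translate $Cd$.* The second statement is what the next sections need; the first also gives part 3 of Theorem 2.

**Lemma 4.** Let $G$ be a f.g. nilpotent-by-finite group and $C\subseteq G$ a subsemigroup with $G=CC^{-1}$ satisfying (WA). Then

(i) there are a normal subgroup $F$ of finite index in $G$ and $d\in C$ with $[F,F]d\subseteq C$;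

(ii) for every $v\in C$ there is $d\in C$ with $Cd\subseteq vC$.

To see what (WA) excludes, let $G$ be the discrete Heisenberg group, generated by $h,p$ with $z$ central of infinite order and $p^{-1}hp=hz$, and let $C$ be the subsemigroup generated by $h$ and $p$. Since $ph=hpz^{-1}$, a word with $a$ letters $h$ and $b$ letters $p$ equals $h^ap^bz^{-r}$, where $r$ counts the pairs with $p$ before $h$. In particular $0\le r\le ab$, so elements of $C$ with $b=0$ are powers of $h$. Now (WA) fails for $b_k=h^kp$ and $e=h$: for $i<k$,
$$b_i^{-1}b_kh=p^{-1}h^{k-i}p\,h=(hz)^{k-i}h=z^{k-i}h^{k-i+1}\notin C .$$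
The proof of (i) is this computation, made to work against any $C$ that meets the cosets of $\langle z\rangle$ in too small sets.

**Preliminaries.** By Step 2 of Section 8, (WA) makes $C$ right Ore. The following three remarks are for later use.

**(9.1)** *Given $e$ and $(b_k)$ in $C$, there is an infinite index set on which $b_ke\in b_iC$ for all $i<k$.* Colour the pairs $i<k$ according to whether $b_ke\in b_iC$. Ramsey's theorem gives an infinite monochromatic set, and (WA) for the corresponding subsequence shows that its colour is "yes".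

**(9.2)** *If $H\trianglelefteq G$ has finite index $n$, then $C_H=C\cap H$ satisfies the hypotheses in $H$.* For (WA): if $b_ke=b_ix$ with $b_k,b_i,e\in C_H$ and $x\in C$, then $x\in H$. If $g=c_1c_2^{-1}\in H$ with $c_1,c_2\in C$, then $g=(c_1c_2^{n-1})(c_2^n)^{-1}$ with $c_2^n\in C_H$ and $c_1c_2^{n-1}=gc_2^n\in C\cap H$.

**(9.3)** *The hypotheses pass to images of $C$ in factor groups of $G$*, by lifting sequences.

**Proof of (i) for nilpotent $G$: the induction.** We use induction on the Hirsch length. Choose a torsion-free normal subgroup $G_1$ of finite index in $G$ and put $C_1=C\cap G_1$. If $G_1$ is abelian (for instance if $G$ is finite), take $F=G_1$ and any $d\in C$. Otherwise we claim: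

**(9.4)** *There are $1\ne z\in Z(G_1)$, $q\ge1$ and $d_0\in C_1$ with $z^{qr}d_0\in C_1$ for all $r\in\mathbb Z$.*

Given (9.4), $G_1/\langle z^q\rangle$ has smaller Hirsch length, and by (9.2), (9.3) induction applies to it and the image of $C_1$. We get $H\trianglelefteq G_1$ of finite index and $d\in C_1$ with $[H,H]d\subseteq C_1\langle z^q\rangle$. Then
$$[H,H]\,dd_0\subseteq C_1\langle z^q\rangle d_0\subseteq C_1 .$$
Take $F$ to be the core of $H$ in $G$ and $dd_0$ in the role of $d$.

**Proof of (9.4).** Write $G,C$ for $G_1,C_1$. So $G$ is f.g. torsion-free nilpotent and not abelian.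

*Choice of $h,p,z$.* We want the Heisenberg relation inside $C$. Take $g\in Z_2(G)\setminus Z(G)$. Then $\varphi(x)=[x,g]=x^{-1}g^{-1}xg$ is a nontrivial homomorphism $G\to Z(G)$. Write $g=g_1g_2^{-1}$ with $g_i\in C$. Some $c\in C$ has $\varphi(g_2c)\neq1$: otherwise $\varphi(c)=\varphi(g_2)^{-1}$ for all $c\in C$, comparing $c$ with $c^2$ gives $\varphi(c)=1$ on $C$, and $\varphi=1$. Put
$$h=g_2c\in C,\qquad p=gh=g_1c\in C,\qquad z=\varphi(h)\ne1 ;$$
$z$ is central of infinite order. Then $g^{-1}hg=hz$, so $p^{-1}hp=h^{-1}(g^{-1}hg)h=hz$, and equivalently $h^{-1}ph=pz^{-1}$.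

For $d\in C$ put $E_d=\{r\in\mathbb Z: z^rd\in C\}$. Then $0\in E_d$, and $E_d+E_{d'}\subseteq E_{dd'}$.

*(α) Some $E_d$ is unbounded above.* Suppose not. For $x\in C\langle z\rangle$ let $\beta(x)=\max\{r:z^rx\in C\}$, which exists. Then
$$\beta(xy)\ge\beta(x)+\beta(y),\qquad\beta(z^rx)=\beta(x)-r,\qquad\beta\ge0\text{ on }C .$$
Let $e\in C$ and let $(b_k)$ be a sequence in $C$. Apply (WA) to the sequence $z^{\beta(b_k)}b_k$, which lies in $C$. There are $i<k$ with $z^{\beta(b_k)-\beta(b_i)}b_i^{-1}b_ke\in C$, that is,
$$b_i^{-1}b_ke\in C\langle z\rangle\quad\text{and}\quad\beta(b_k)-\beta(b_i)\le\beta(b_i^{-1}b_ke),\tag{9.5}$$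
and by (9.1) there is an infinite index set on which (9.5) holds for all $i<k$. Let $f(n)=\beta(h^n)\ge0$ for $n\ge1$; it is superadditive. Let $\sigma=\sup_nf(n)/n$.

*Case $\sigma=\infty$.* Let $\mu_1=f(1)$. Given $\mu_j$, let $n_j$ be the least $n$ with $f(n)/n>\mu_j$, let $\sigma_j=f(n_j)/n_j$ and $\mu_{j+1}=2\sigma_j$. Then $\sigma_j>0$ and $f(n)/n\le\sigma_j$ for $n\le n_j$. Also $\sigma_{j+1}>2\sigma_j$, and $2\le n_1<n_2<\cdots$. Apply (9.5) to $b_j=h^{n_j}$, $e=h$: for some $i<j$,
$$\sigma_jn_j-\sigma_in_i\le f(n_j-n_i+1)\le\sigma_j(n_j-n_i+1),$$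
where the last step uses $1\le n_j-n_i+1\le n_j$. So $\sigma_j(n_i-1)\le\sigma_in_i$, and as $n_i\ge2$, $\sigma_j\le2\sigma_i<\sigma_{i+1}\le\sigma_j$, a contradiction.

*Case $\sigma<\infty$.* By Fekete's lemma $f(n)/n\to\sigma$. Apply (9.5) to $b_k=h^kp$, $e=h$, with $i$ the first element of an infinite good index set and $k\to\infty$ in that set. As in the Heisenberg example, $b_i^{-1}b_kh=z^{k-i}h^{k-i+1}$. Hence
$$f(k)\le\beta(h^k)+\beta(p)\le\beta(h^kp)\le\beta(h^ip)+f(k-i+1)-(k-i).$$
Dividing by $k$ and letting $k\to\infty$ gives $\sigma\le\sigma-1$, a contradiction. This proves (α).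

*(β) Some $E_{d'}$ is unbounded below.* The proof of (α) used only $h,p\in C$, the centrality of $z$ and $p^{-1}hp=hz$. Apply it to $(p,h,z^{-1})$ in place of $(h,p,z)$, using $h^{-1}ph=pz^{-1}$.

*(γ) Every $E_e$, $e\in C$, is unbounded above and below.* Let $r_1<r_2<\cdots$ lie in the set $E_d$ of (α). By (9.1) for $b_k=z^{r_k}d$ we have $z^{r_k-r_i}e\in C$, i.e. $r_k-r_i\in E_e$, for all $i<k$ in an infinite set. Fix $i$ and let $k$ grow. Below, use (β) in the same way.

*(δ) Conclusion.* We show that $E=E_e$ has bounded gaps and then fill the gaps. Fix $e\in C$. *There is a finite $F_0\subseteq E_{e^2}$ with $E_{e^2}\subseteq F_0+E$.* Otherwise choose inductively $r_k\in E_{e^2}$ with $r_k\notin\{r_1,\dots,r_{k-1}\}+E$. Then (WA) for $b_k=z^{r_k}e^2$ and $e$ gives $i<k$ with $b_i^{-1}b_ke=z^{r_k-r_i}e\in C$, so $r_k-r_i\in E$, a contradiction. Therefore $E+E\subseteq E_{e^2}\subseteq F_0+E$.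

Let $R=\max_{f\in F_0}|f|$ and pick $s,s'\in E$ with $s>R$ and $s'<-R$ by (γ). For $r\in E$ there is $r'\in E$ with $r+s-r'\in F_0$, so $0<r'-r\le s+R$. Likewise there is $r''\in E$ with $r+s'-r''\in F_0$, so $0<r-r''\le-s'+R$. Hence for some $B$ every integer is within $B$ of $E$.

The set $\bigcup_nE_{e^n}$ is a submonoid of $\mathbb Z$ with positive and negative elements. Such a submonoid is a subgroup: if it contains $r>0$ and $-b<0$, then it contains $(b-1)r+r(-b)=-r$, and symmetrically for negative elements. So it equals $q\mathbb Z$ with $q\ge1$. The $E_{e^n}$ increase with $n$, because $0\in E_e$. So the finite set $q\mathbb Z\cap[-B,B]$ lies in $E_{e^n}$ for some $n$. Since $E\subseteq q\mathbb Z$,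
$$q\mathbb Z\subseteq E+(q\mathbb Z\cap[-B,B])\subseteq E_e+E_{e^n}\subseteq E_{e^{n+1}} .$$
Put $d_0=e^{n+1}$. This proves (9.4), and (i) for nilpotent $G$.

**Proof of (i) in general.** Let $G_0$ be a nilpotent normal subgroup of finite index. By (9.2) the nilpotent case applies to $C\cap G_0\subseteq G_0$ and gives $F\trianglelefteq G_0$ and $d$. Replace $F$ by its core in $G$.

**Proof of (ii).** *First inside $F$.* Let $F,d$ be as in (i), $n=|G:F|$, $C_F=C\cap F$. As $[F,F]d^n=([F,F]d)d^{n-1}\subseteq C$, we may replace $d$ by $d^n$ and assume $d\in C_F$. For $v,c\in C_F$,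
$$v^{-1}c\,vd=c\,[c,v]\,d\in C\cap F .$$
So $C_F\,vd\subseteq vC_F$ with $vd\in C_F$, which is (ii) for $C_F$.

*Now for all $v\in C$.* The image of $C$ in the finite group $G/F$ is a subsemigroup, hence a subgroup, and it generates $G/F$. So there are $t_1,\dots,t_n\in C$ representing all cosets. Each $(t_jv)^n$ lies in $C_F$, and $C_F$ is right Ore by (9.2), so there is $V\in\bigcap_j(t_jv)^nC_F$. By the first part pick $d\in C_F$ with $C_Fd\subseteq VC_F$. For $c\in C$ choose $j$ with $t_jc\in F$. Then $t_jcd\in VC_F\subseteq(t_jv)^nC_F$, and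
$$v^{-1}cd=(t_jv)^{-1}t_jcd\in(t_jv)^{n-1}C_F\subseteq C .$$
Hence $Cd\subseteq vC$. $\square$

By Section 8, Lemma 4 applies to our $C\subseteq G$.

## 10. An ideal that does not see $\tau$

*Purpose: to return from $J/\tau$ to $S$.* The group $G$ acts on rows modulo $\tau$, but we need an ideal of $S$, not of a quotient. We look for a nonzero ideal $I$ with $ap=bp$ whenever $a\,\tau\,b$ and $p\in I$. The definition of $\tau$ only gives, for each pair, some $v$ with $av=bv$. Finitely many pairs are handled by a common right multiple. What is missing is a way to get from one element $v_y$ in each row to a whole ideal, and Lemma 4(ii) supplies it.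

**(10.1)** *Given $v_y\in J_y$ for $y\in X$, there is a nonzero ideal $I\subseteq J$ of $S$ such that for all $y\in X$ and $p\in I\cap J_y$ there is $q\in S$ with $p\,\tau\,v_yq$.*

*Moving to row $o$.* Choose $w(y)\in X$ with $v_yw(y)\ne0$, so $v_yw(y)=y$ by (6.4). Choose $t_y\in J$ with $t_yo=w(y)$ and put $v'_y=v_yt_y$, so $v'_yo=y$. Choose $a_y\in J$ with $a_yy=o$ and put $c_y=\lambda_{a_yv'_y}\in C$. By right Ore pick $c\in\bigcap_yc_yC$. By Lemma 4(ii) there is $d=\lambda_r\in C$ with $Cd\subseteq cC$, so $Cd\subseteq c_yC$ for all $y$.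

*The ideal.* Fix $j\in J_o$, put $b=rj\in J_o$ and $I=SbS$. Let $p=sbt\in J_y$. Then $sb\ne\theta$ and $sb\approx p$, so $sb\in J_y$ and $so=y$. Hence $\lambda_{a_ys}\in C$ and $\lambda_{a_ysr}=\lambda_{a_ys}d=c_y\lambda_q$ for some $q\in J$ with $qo=o$. Applied to $\hat\jmath$ this reads
$$a_y(sb)\;\tau\;a_y(v'_yqj),\qquad sb,\ v'_yqj\in J_y .$$
By (7.4), $sb\,\tau\,v'_yqj=v_yt_yqj$. So $p=sbt\,\tau\,v_y(t_yqjt)$, as required.

Now let
$$D=\mathrm{span}\{a-b:\ a,b\in J,\ a\,\tau\,b\},$$
a two-sided ideal of $A$ by (7.1), contained in $K_0[J]$. We want $I\neq\{\theta\}$ with $DI=0$.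

**(10.2)** *For finitely many $\delta_j\in D$ and $y\in X$ there is $v\in J_y$ with $\delta_jv=0$ for all $j$.* The $\delta_j$ involve finitely many differences $a-b$ with $a\,\tau\,b$. Each is annihilated by some element of $J_y$, and by (6.1) these elements have a common nonzero right multiple in $J_y$.

**(10.3)** *$D$ is nilpotent.* Let $a\,\tau\,b$, $w\in J_y$, and $v\in J_y$ with $av=bv$. As $wp=vq\neq\theta$ for some $p,q$, (5.1) with $s=1$ gives $\bar wQ=\bar w\bar pQ=\bar v\bar qQ=\bar vQ$. Since $(\bar a-\bar b)\bar v=0$, also $(\bar a-\bar b)\bar w=0$, that is, $(a-b)w\in N$. Thus $D^2\subseteq D\,K_0[J]\subseteq N$, and $N$ is nilpotent.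

**(10.4)** *There is a nonzero ideal $I\subseteq J$ of $S$ with $DI=0$; that is, $a\,\tau\,b$ implies $ap=bp$ for all $p\in I$.* Let $D^k=0$. If $k=1$ take $I=J$. We descend through the powers of $D$. For $1\le i<k$ the right ideal $D^i$ is f.g., say $D^i=\sum_j\delta_jA$ with $\delta_j\in D^i\subseteq D$. By (10.2) choose $v_y\in J_y$ with $\delta_jv_y=0$ for all $j$, and let $I_i$ be the ideal of (10.1) for these $v_y$. For $p\in I_i\cap J_y$ we have $p\,\tau\,v_yq$ for some $q$, so
$$\delta_jp=\delta_j(p-v_yq)\in D^i D=D^{i+1}.$$
As $SI_i\subseteq I_i$, it follows that $D^iI_i\subseteq D^{i+1}$. So $I=I_1I_2\cdots I_{k-1}$ satisfies $DI\subseteq D^k=0$, and it is nonzero by the consequence of (6.2).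

Put $I'=JI\subseteq I$, a nonzero ideal of $S$, and $I'_x=I'\cap J_x$.

**(10.5)** *If $sx\neq0\ne s'x$ and $sj\,\tau\,s'j$ for some $j\in J_x$, then $sw=s'w$ for all $w\in I'_x$.* Write $w=w_1w_2$ with $w_1\in J$, $w_2\in I$. Then $w_1\approx w$, so $w_1\in J_x$. By (7.3) $sw_1\,\tau\,s'w_1$, and (10.4) gives $sw=s'w$.

In $W\cup\{\theta\}$: $D=K(t-t')$, and $I=\{t,t',t^2,\dots\}\cup\{\theta\}$ satisfies $DI=0$, because $(t-t')t=(t-t')t'=0$. With $J=W\cup\{\theta\}$ we have $I'=I$. Note that $t\ne t'$ both lie in $I'$. So a second step is needed.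

## 11. Cancelling on the left

*Purpose: to find an ideal $T\subseteq I'$ on which left multiplications are honestly injective, not only modulo $\tau$.* In the example the trouble is $t\cdot t=t\cdot t'$ inside $I'$.

**Step 1: one element $z$ that detects all left coincidences in row $o$.** By (10.5), $C$ acts on $I'_o$ by $\lambda_sw=sw$: if $\lambda_s=\lambda_{s'}$, then $sw=s'w$ on $I'_o$. On the right ideal $I'_o\cup\{\theta\}$ let
$$\nu=\{(a,b)\in I'_o\times I'_o:\ ca=cb\text{ for some }c\in C\}\cup\{(\theta,\theta)\}.$$
It is transitive: if $ca=cb$, $c'b=c'd$, take $x,y\in C$ with $xc=yc'$ (left Ore). Then $xca=xcb=yc'b=yc'd=xcd$. So $\nu$ is an equivalence relation. It is a right congruence: if $ca=cb$ with $c=\lambda_s$ and $t\in S$, then $sat=sbt$, so $at=\theta\iff sat=\theta\iff sbt=\theta\iff bt=\theta$, and if these are nonzero then $c(at)=c(bt)$.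

So $\nu$ is generated by finitely many pairs $(a_i,b_i)\in I'_o\times I'_o$ with $c_ia_i=c_ib_i$, $c_i\in C$. Pick $c_0\in\bigcap_iCc_i$ (any $c_0\in C$ if there are no pairs), and write $c_0=\lambda_z$ with $z\in J$, $zo=o$. The right congruence $\{(a,b)\in(I'_o\cup\{\theta\})^2:za=zb\}$ contains all generators, hence contains $\nu$. Therefore
$$(a,b)\in\nu\iff za=zb\qquad(a,b\in I'_o).\tag{11.1}$$

**Step 2: left cancellation after multiplying by $z$.** For $y\in X$ choose $e_y\in J$ with $e_yo=y$ and put $L_y=e_yzI'_o\subseteq I'_y$.

**(11.2)** *If $a,b\in L_y$, $sy\neq0$ and $sa=sb$, then $a=b$.* Write $a=e_yza'$, $b=e_yzb'$ with $a',b'\in I'_o$, and choose $t\in J$ with $t(sy)=o$. Then $(tse_y)o=o$ and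
$$\lambda_{tse_y}c_0a'=tsa=tsb=\lambda_{tse_y}c_0b' ,$$
so $(a',b')\in\nu$. By (11.1) $za'=zb'$, and $a=b$.

**Step 3: an ideal inside the sets $L_y$.** Here (10.1) is used once more. Fix $w_0\in I'_o$, let $v_y=e_yzw_0\in J_y$, let $I_*$ be the ideal of (10.1) for these $v_y$, and put
$$T=I_*I\subseteq JI=I',\qquad T_y=T\cap J_y .$$
$T$ is a nonzero ideal of $S$, so each $T_y\neq\emptyset$. Let $p_1p_2\in T_y$ with $p_1\in I_*$, $p_2\in I$. Then $p_1\approx p_1p_2$, so $p_1\in J_y$ and $p_1\,\tau\,v_yq$ for some $q$. By (10.4)
$$p_1p_2=v_yqp_2=e_yz(w_0qp_2),$$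
where $w_0qp_2\ne\theta$, so $w_0qp_2\in I'_o$. Thus $T_y\subseteq L_y$, and (11.2) gives:

**(11.3)** *If $a,b\in T_x$, $sx\neq0$ and $sa=sb$, then $a=b$.*

In $W\cup\{\theta\}$ one may take $z=t$. Then $L_o=tI'_o=\{t^2,t^3,\dots\}$, and $T$ lies in the uniform ideal found by hand in Section 2, with $\theta$ added.

## 12. The Rees matrix semigroup around $T$

*Purpose: to write each element of $T_x$ as a triple (row, group element, column).* The row is $x$. For the other two, move $a\in T_x$ to row $o$ and read off its position in a free $G$-set: the orbit is the column.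

**Step 1: the free $G$-set and the columns.** $C$ acts on $T_o\subseteq I'_o$, injectively by (11.3). Let $Z=G\otimes_CT_o\supseteq T_o$ as in (8.3). The $C$-map $T_o\to\hat J_o$, $a\mapsto\hat a$, induces a $G$-map $Z\to\hat Z$. Since $G$ acts freely on $\hat Z$ by (8.4), it acts freely on $Z$. Let $Y=Z/G$ and choose a representative $z_\omega$ in each orbit $\omega\in Y$. Each $z\in Z$ is uniquely $z=g(z)z_{\omega(z)}$ with $g(z)\in G$, $\omega(z)\in Y$, and
$$g(kz)=kg(z),\qquad\omega(kz)=\omega(z)\qquad(k\in G).$$
By (8.3) every $\omega\in Y$ equals $\omega(j)$ for some $j\in T_o$. For $x\in X$ fix $u_x\in J$ with $u_xx=o$.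

**Step 2: the sandwich entries.** Left multiplication by $j\in T_o$ carries row $y$ to row $o$, and so does $u_y$. We compare them.

**(12.1)** *For $j\in T_o$ and $y\in X$ with $jy\neq0$ there is a unique $k(j,y)\in G$ with $jw=k(j,y)\,u_yw$ in $Z$ for all $w\in T_y$.*

We have $jy=o$ by (6.4). Choose $b\in J$ with $bo=y$. Then $\lambda_{jb},\lambda_{u_yb}\in C$. Write $k=\lambda_{jb}\lambda_{u_yb}^{-1}=c^{-1}c'$ with $c=\lambda_s$, $c'=\lambda_{s'}$. Then $c\lambda_{jb}=c'\lambda_{u_yb}$, so $sj(bw')\,\tau\,s'u_y(bw')$ for $w'\in J_o$, where $bw'\in J_y$. Since $(sj)y=o=(s'u_y)y$, (10.5) gives $sjw=s'u_yw$ for all $w\in T_y$. As $jw,u_yw\in T_o$, this says $c(jw)=c'(u_yw)$, i.e. $jw=k\,u_yw$. Uniqueness follows from freeness and $T_y\ne\emptyset$.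

*The entry depends only on the orbit.* For $c\in C$ and $j\in T_o$ we have $(cj)y\neq0\iff jy\ne0$, and then $k(cj,y)=ck(j,y)$, by multiplying (12.1) by $c$. Let $\omega(j)=\omega(j')$. Then $cj'=c'j$ for some $c,c'\in C$. So $jy\neq0\iff j'y\ne0$, and from $cg(j')=c'g(j)$ and $ck(j',y)=c'k(j,y)$ we get $g(j)^{-1}k(j,y)=g(j')^{-1}k(j',y)$. Hence we may define, for $\omega=\omega(j)$ with $j\in T_o$,
$$p_{\omega y}=g(j)^{-1}k(j,y)\ \text{ if }jy\neq0,\qquad p_{\omega y}=0\ \text{ if }jy=0.\tag{12.2}$$
Let $P=(p_{\omega y})$ and $M=\mathcal M^0(G;X,Y;P)$.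

**Step 3: the embedding.** Define $\psi:T\to M$ by $\psi(\theta)=0$ and
$$\psi(a)=\bigl(x,\ g(u_xa),\ \omega(u_xa)\bigr)\qquad(a\in T_x).$$
Here $u_xa\in T_o$.

*$\psi$ is injective.* $\psi(a)$ determines $x$ and $u_xa$, hence $a$ by (11.3).

*$\psi$ is a homomorphism.* Products with $\theta$ are clear. Let $a\in T_x$, $b\in T_y$, $j=u_xa\in T_o$. If $ay\ne0$, then $ay=x$ by (6.4) and $jy=u_xx=o$; so $jy=0\iff ay=0\iff ab=\theta$, and zero products match. If $ab\neq\theta$, then $ab\in T_x$ and $u_xab=jb=k(j,y)\,u_yb$. Hence
$$g(u_xab)=k(j,y)g(u_yb)=g(j)\,p_{\omega(j)y}\,g(u_yb),\qquad\omega(u_xab)=\omega(u_yb),$$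
which is $\psi(ab)=\psi(a)\psi(b)$.

**Step 4: $M$ is completely 0-simple.** We need a nonzero entry in each row and column of $P$. Given $y\in X$, take a nonzero $a\in T$ and $b\in T_y$. By the consequence of (6.2), $atb\ne\theta$ for some $t\in T$. Then $at\in T_x$ for some $x$ and $(at)y\neq0$. So $(at)y=x$, and $j=u_xat\in T_o$ has $jy=o\neq0$ and $p_{\omega(j)y}\neq0$. Given $\omega=\omega(j)$ with $j\in T_o$, the same consequence gives $b\in T$ with $jb\neq\theta$, say $b\in T_y$. So $p_{\omega y}\ne0$.

**Step 5: conditions (a) and (b).**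

*(a)* Given $(x,\omega)$ with $\omega=\omega(j)$, $j\in T_o$, take $s\in J$ with $so=x$. Then $sj\in T_x$ and $u_x(sj)=\lambda_{u_xs}j$ has orbit $\omega$. So $\psi(sj)$ lies in the $\mathcal H$-class of $(x,\omega)$.

*(b)* Let $H$ be the $\mathcal H$-class of $(x,\omega)$ with $p_{\omega x}\ne0$. The map $(x,g,\omega)\mapsto gp_{\omega x}$ is an isomorphism $H\to G$. Identify $T$ with $\psi(T)$. Fix $s_0\in J$ with $s_0o=x$ and $j\in T_o$ with $\omega(j)=\omega$. For $\lambda_r\in C$ we have $s_0rj\in T_x$ and $u_xs_0rj=\lambda_{u_xs_0}\lambda_rj$. So $s_0rj\in T\cap H$, and its image in $G$ is $\alpha\lambda_r\beta$, where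
$$\alpha=\lambda_{u_xs_0}\in C,\qquad\beta=g(j)p_{\omega x}\in G .$$
Hence
$$\text{the image of }T\cap H\text{ in }G\text{ contains }\alpha C\beta,\tag{12.3}$$
and the group it generates contains $\alpha CC^{-1}\alpha^{-1}=G$.

So $T\subseteq J_0$ is a nonzero 0-uniform ideal of $S$ with closure $M$.

## 13. The maximal subgroups of $M$

*Purpose: to verify 1–3 of Theorem 2 for this $M$.*

**Property 1.** The nonzero $\mathcal R$-classes of $M$ are indexed by the finite set $X$.

**Property 2.** A maximal subgroup $H\ne\{0\}$ is an $\mathcal H$-class of some $(x,\omega)$ with $p_{\omega x}\neq0$, and $H\cong G$ is f.g. nilpotent-by-finite by (8.6). The semigroup $T\cap H$ is cancellative, it generates $H$ by (b), and by (PG) it contains no free subsemigroup of rank 2. By (8.2) it is right and left Ore. Its right quotients form a subgroup of $H$ containing $T\cap H$, hence all of $H$, and likewise for its left quotients.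

**Property 3.** By Lemma 4(i) there are $F\trianglelefteq G$ of finite index and $d\in C$ with $[F,F]d\subseteq C$. Let $\alpha,\beta$ be as in (12.3). Since $[F,F]$ is normal in $G$,
$$[F,F]\,\alpha d\beta=\alpha[F,F]d\beta\subseteq\alpha C\beta ,$$
which lies in the image of $T\cap H$ by (12.3). Pull $F$ back to $H$ along $H\cong G$, and let $t\in T\cap H$ be the element with image $\alpha d\beta$. Then $[F,F]\,t\subseteq T\cap H$.

This proves Proposition 3, and with Section 4 it proves Theorem 2 and Theorem 1. $\blacksquare$

**Remark.** The hypothesis $\mathrm{GK}(K[S])<\infty$ was used only through (PG), with no uniform bound on the degrees of the polynomials: in Step 3 and Step 6 of Section 8, and for $T\cap H$ above. Nothing is claimed when (PG) is dropped.
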